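\title{Fast isolated singularities of $\Delta u+u^q=0$ above the Joseph--Lundgren exponent}

\begin{abstract}
It has been conjectured that every nonnegative solution of $\Delta u+u^q=0$, $q>1$, in a punctured ball of $\mathbb R^N$ satisfies $u(x)\le C|x|^{-2/(q-1)}$ near the puncture, with a constant $C$ that may depend on $u$. We disprove this for $N\ge12$ and $q>1+4/(N-5-2\sqrt{N-2})$, the Joseph--Lundgren exponent of dimension $N-1$. In this range we construct positive solutions with an exact power rate of blow-up, and the power can be taken arbitrarily large. Away from a line through the puncture the solutions are asymptotic to a solution that is singular along the whole line; inside a tube around the line, which narrows faster than any cone, they are smooth and very large.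
\end{abstract}

\section{Introduction}\label{sec:intro}

Let $N\ge3$, $q>1$, $R>0$, and let $B_R^*=\{x\in\mathbb R^N:0<|x|<R\}$. We consider nonnegative solutions $u\in C^2(B_R^*)$ of
\begin{equation}\label{eq:main}
\Delta u+u^q=0\quad\text{in }B_R^*
\end{equation}
and ask how fast $u$ can grow at the origin. Put $a=\frac2{q-1}$, so that $qa=a+2$. If $u$ solves the equation, so does $c^au(c\,\cdot)$ for every $c>0$, and the functions fixed by these dilations are those homogeneous of degree $-a$. The natural candidate for an upper bound is therefore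
\begin{equation}\label{eq:bound}
u(x)\le C|x|^{-2/(q-1)}\quad\text{for all }x\in B^*_{R/4}.
\end{equation}
The rate is attained when $a<N-2$: since $\Delta|x|^{-a}=-a(N-2-a)|x|^{-a-2}$, the function $(a(N-2-a))^{1/(q-1)}|x|^{-a}$ is a solution.

On average the bound always holds. Let $\bar u(r)$ be the mean of $u$ over the sphere $|x|=r$. Averaging \eqref{eq:main} and using Jensen's inequality gives $(r^{N-1}\bar u')'\le-r^{N-1}\bar u^{\,q}$. Thus $r^{N-1}\bar u'$ is nonincreasing. If it were positive at some $r_1$, then $\bar u'\ge cr^{1-N}$ on $(0,r_1)$ and $\bar u\to-\infty$ at $0$, which is impossible; so $\bar u'\le0$. Integrating over $(\varepsilon,r)$ and letting $\varepsilon\to0$ gives $r^{N-1}\bar u'(r)\le-\bar u(r)^qr^N/N$, that is, $(\bar u^{\,1-q})'\ge(q-1)r/N$ where $\bar u>0$. One more integration yields $\bar u(r)\le\big(\frac{2N}{q-1}\big)^{1/(q-1)}r^{-a}$. In particular, radial solutions satisfy \eqref{eq:bound} with a constant depending only on $N$ and $q$.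

The conjecture below is printed in a mathematics book next to two known facts, which we quote as background and do not use.
\begin{enumerate}
\item[(i)] For every $q>1$, every nonnegative solution $u$ of \eqref{eq:main} and every $\alpha\in[1,N/(N-2))$, one has $\|u(r\,\cdot)\|_{L^\alpha(S^{N-1})}\le C(N,q,u,\alpha)\,r^{-2/(q-1)}$ for $0<r<R/4$.
\item[(ii)] When $N>3$ and $q=(N+1)/(N-3)$, no estimate \eqref{eq:bound} can hold for all solutions with a constant independent of $u$.
\end{enumerate}
Fact (ii) rules out a universal constant, but it does not concern a single solution, and fact (i) says that a single solution has the expected size on every sphere in an averaged sense. This suggests the following.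

\medskip
\noindent\textbf{Conjecture.} \emph{For every $q>1$ and every nonnegative solution $u$ of \eqref{eq:main} there is a constant $C=C(N,q,u)$ such that \eqref{eq:bound} holds.}
\medskip

Since $u$ is bounded on compact subsets of $B_R^*$, the conjecture asserts that $\limsup_{x\to0}|x|^au(x)<\infty$. We show that it is false. Let $N\ge12$ and
\[
q^*(N)=1+\frac4{N-5-2\sqrt{N-2}},
\]
the Joseph--Lundgren exponent of dimension $N-1$. Put $n=N-1$ and write $x=(x',z)\in\mathbb R^n\times\mathbb R$, $s=|x'|$, $r=|x|$, $s=r\sin\theta$, $z=r\cos\theta$ with $\theta\in[0,\pi]$. The \emph{axis} is the line $s=0$. For $q>q^*(N)$ set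
\begin{equation}\label{eq:constants}
L=\big(a(n-2-a)\big)^{1/(q-1)},\qquad A=qL^{q-1}=(a+2)(n-2-a),
\end{equation}
let $m$ be the smaller root of $m^2-(n-2)m+A=0$, and let $b=m-a$. Lemma~\ref{lem:exponents} shows that the roots are real and distinct and that $b>0$.

\begin{theorem}\label{thm:main}
Let $N\ge12$, $q>q^*(N)$, $R>0$, and let $p>b$ be an even integer. There is a positive solution $u\in C^2(B_R^*)$ of $\Delta u+u^q=0$ with
\[
0<\limsup_{x\to0}|x|^{pa/b}u(x)<\infty,
\]
and $|x|^au(x)\to L(\sin\theta)^{-a}$ as $|x|\to0$, locally uniformly for $\theta\in(0,\pi)$.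
\end{theorem}

Since $pa/b>a$, this solution has $\limsup_{x\to0}|x|^{2/(q-1)}u(x)=\infty$, and \eqref{eq:bound} fails for every $C$. Since $p$ is arbitrary, for such $N$ and $q$ no bound $u\le C(u)|x|^{-\nu}$ with $\nu$ depending only on $N$ and $q$ holds for all solutions. There is no conflict with fact (i): the limit profile $(\sin\theta)^{-a}$ is unbounded but lies in $L^\alpha(S^{N-1})$ when $a\alpha<n$, and this holds for $\alpha<2$ because $a<n/2$.

For $1<q\le\frac{N+2}{N-2}$ the bound \eqref{eq:bound} with $C=C(N,q,u)$ is classical (P.-L.~Lions, Aviles, Gidas--Spruck, Caffarelli--Gidas--Spruck); this is not used here. We claim nothing for the remaining exponents, namely $\frac{N+2}{N-2}<q\le q^*(N)$ when $N\ge12$ and $q>\frac{N+2}{N-2}$ when $3\le N\le11$.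

\section{A narrowing tube: the case $N=17$, $q=2$}\label{sec:example}

The function $U=Ls^{-a}$ is the radial singular solution of dimension $n$, regarded as a function on $\mathbb R^N$. It solves the equation off the axis, it is homogeneous of degree $-a$, and $|x|^aU=L(\sin\theta)^{-a}$ is unbounded on each sphere. Suppose that $U$ could be rounded off inside a tube $s<\ell(z)$ around the axis so as to give a smooth solution. One expects the height on the axis to be comparable to the height $L\ell(z)^{-a}$ at the edge of the tube, and this violates \eqref{eq:bound} as soon as $\ell(z)\ll|z|$. The question is which widths $\ell(z)$ the equation allows. This section answers it heuristically in one case and describes the proof; nothing in it is used later.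

Take $q=2$, so $a=2$ and $A=4(n-4)$. The discriminant $(n-2)^2-4A$ equals $-7$ for $n=15$ and $4$ for $n=16$; we take $n=16$, $N=17$. Then $\Delta s^{-e}=-e(14-e)s^{-e-2}$, so $U=24s^{-2}$. The linearized operator at $U$ is $\Delta+2U=\Delta+48s^{-2}$, and it annihilates $s^{-e}$ when $e^2-14e+48=0$, that is, for $e=6$ and $e=8$. Thus $L=24$, $A=48$, $m=6$, $b=4$. We factor out the less singular solution and write $u=24s^{-2}-s^{-6}\psi(s,z)$. Then
\[
\Delta(s^{-6}\psi)=s^{-6}\Delta_4\psi-48s^{-8}\psi,\qquad \Delta_4=\partial_{zz}+\partial_{ss}+\tfrac3s\partial_s ,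
\]
while $u^2=576s^{-4}-48s^{-8}\psi+s^{-12}\psi^2$ and $\Delta(24s^{-2})=-576s^{-4}$. Everything cancels except two terms, and $\Delta u+u^2=0$ becomes
\begin{equation}\label{eq:example}
\Delta_4\psi=s^{-6}\psi^2 .
\end{equation}
The singular potential is gone: $\Delta_4$ is the Laplacian of $\mathbb R^4\times\mathbb R$ acting on functions of $(s,z)$. The second root $e=8$ survives as the harmonic function $\psi=s^{-2}$.

Neglect the right side of \eqref{eq:example} and take for $\psi$ a small multiple $\mu\Psi$ of a homogeneous harmonic polynomial. In degree $p=6$,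
\[
\Psi=z^6-\tfrac{15}4s^2z^4+\tfrac{15}8s^4z^2-\tfrac5{64}s^6 ;
\]
since $\Delta_4$ sends $s^2,s^4,s^6$ to $8,24s^2,48s^4$, the coefficients of $z^4$, $s^2z^2$, $s^4$ in $\Delta_4\Psi$ are $30-30$, $-45+45$, $\frac{15}4-\frac{15}4$. The relative size of the perturbation is measured by $\tau=s^{-4}\psi$, because $u=s^{-2}(24-\tau)$. On a ray $\theta=\mathrm{const}\in(0,\pi)$ we have $\tau=O(\mu r^2)\to0$, so $u\sim U$. Near the axis $\tau\approx\mu z^6s^{-4}$ is positive and reaches order one at
\[
s\approx\ell(z)=\mu^{1/4}|z|^{3/2}.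
\]
At the edge of this tube $u$ lies below $U$ by a fixed fraction. If $u$ levels off inside, its height on the axis is $\ell^{-2}\approx|z|^{-3}$, whereas the conjecture predicts $O(|x|^{-2})$. In general $\ell(z)\approx|z|^{p/b}$ and the height is $|z|^{-pa/b}$; the tube is thinner than a cone exactly when $p>b$.

Three difficulties stand between this picture and a proof.

\emph{The source is too singular.} For $\psi=\mu\Psi$ the source $s^{-6}\psi^2$ is not integrable against $s^3\,ds$, the radial measure of $\mathbb R^4$. But it is large only inside the tube, where $24s^{-2}-\mu s^{-6}\Psi$ is very negative and the ansatz is meaningless. We replace $u^2$ by $u_+^2$, where $u_+=\max(u,0)$. The equation becomes $\Delta_4\psi=s^2g(s^{-4}\psi)$ with $g(\tau)=\tau^2$ for $\tau\le24$ and $g(\tau)=48\tau-576$ for $\tau\ge24$. Now $g$ is quadratic near $0$ and linear at $+\infty$, so $g(\tau)\le C|\tau|^{1+\gamma}$ for $\tau\ge-1$ and any $\gamma\in(0,1]$. The source is at most $C(\mu r^6)^{1+\gamma}s^{-2-4\gamma}$,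 which is superlinear in $\mu$ and integrable when $\gamma<\frac12$.

\emph{The correction must vanish to high order.} The source is nonnegative, so its Newtonian potential in $\mathbb R^5$ stays away from zero near the origin and would swamp $\mu\Psi=O(r^6)$. We remove from the kernel its Taylor polynomial of degree $p$ at the origin (Section~\ref{sec:inverse}). A fixed point argument (Section~\ref{sec:outer}) then gives $\psi=\mu\Psi+\eta$ with $|\eta|\le C\mu r^6(\mu r^6s^{-4})^\gamma$.

\emph{Perturbation theory stops at the tube.} The last bound is small relative to $\mu r^6$ outside the tube and says nothing inside. This cannot be improved: if $u$ is smooth, then $\psi=24s^4-s^6u$ vanishes on the axis and $\eta=-\mu z^6$ there. Inside the tube we rescale to a long cylinder of radius one and prove, by barriers alone, that a solution lying below $U$, and strictly below it on the lateral boundary, is positive and smooth across the axis (Section~\ref{sec:core}).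

\section{Reduction to the operator $\Delta_K$}\label{sec:reduction}

From now on $N\ge12$, $q>q^*(N)$ and the even integer $p>b$ are fixed. A function of $(s,z)$ on the half-plane $H=\{(s,z):s>0\}$ is identified with a function on $\mathbb R^N$ minus the axis; on such functions $\Delta=\partial_{zz}+\partial_{ss}+\frac{n-1}s\partial_s$, and
\begin{equation}\label{eq:power}
\Delta s^{-e}=-e(n-2-e)s^{-e-2}.
\end{equation}
With $e=a$ this shows that $U=Ls^{-a}$ solves $\Delta U+U^q=0$ and that the linearization at $U$ is $\Delta+qU^{q-1}=\Delta+As^{-2}$.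

\begin{lemma}\label{lem:exponents}
We have $(n-2)^2>4A$, $\;0<a<m<\frac{n-2}2$, $\;a+2<n$, $\;m(n-2-m)=A$, and
\[
K:=n-2m=2+\sqrt{(n-2)^2-4A}>2 .
\]
\end{lemma}

\begin{proof}
The condition $q>q^*(N)$ reads $0<a<\frac{n-4}2-\sqrt{n-1}$; the right side is positive because $(n-4)^2-4(n-1)=(n-2)(n-10)>0$ for $n\ge11$. In particular $a<\frac{n-2}2$ and $a+2<n$. Expanding \eqref{eq:constants},
\[
(n-2)^2-4A=4a^2-4(n-4)a+(n-2)(n-10),
\]
a quadratic in $a$ with roots $\frac{n-4}2\pm\sqrt{n-1}$; it is positive since $a$ lies below the smaller root. Hence $m=\frac12\big(n-2-\sqrt{(n-2)^2-4A}\big)<\frac{n-2}2$, which gives the formula for $K$. Finally, $e^2-(n-2)e+A$ equals $2(n-2-a)>0$ at $e=a$, and $a$ lies to the left of the vertex $\frac{n-2}2$; so $a<m$.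
\end{proof}

This lemma is the only place where $q>q^*(N)$ enters, and everything rests on it. If $(n-2)^2<4A$, the functions $s^{-(n-2)/2}\cos(\omega\log s)$ with $\omega^2=A-\frac{(n-2)^2}4$ solve $(\Delta+As^{-2})\phi=0$ and are positive between consecutive zeros, so the linearized operator has no maximum principle near the axis. If $(n-2)^2=4A$, then $K=2$, and the condition $0<\beta<K-2$ imposed below cannot be met.

Let
\[
\Delta_K=\partial_{zz}+\partial_{ss}+\frac{K-1}s\partial_s=s^{1-K}\operatorname{div}(s^{K-1}\nabla\,\cdot)\quad\text{on }H .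
\]
For $\psi=\psi(s,z)$, the coefficient of $s^{-1}\psi_s$ in $s^m\Delta(s^{-m}\psi)$ is $n-1-2m=K-1$, and by \eqref{eq:power} the coefficient of $s^{-2}\psi$ is $-m(n-2-m)=-A$. Therefore
\begin{equation}\label{eq:conjugation}
s^m\big(\Delta+As^{-2}\big)(s^{-m}\psi)=\Delta_K\psi .
\end{equation}
The function $s^{2-K}$ satisfies $\Delta_Ks^{2-K}=0$ and tends to $+\infty$ at the axis; it corresponds to the larger root $n-2-m=m+K-2$.

Put $u=U-s^{-m}\psi=s^{-a}(L-\tau)$ with $\tau=s^{-b}\psi$. Since $m-qa=b-2$, we have $s^m\Delta U=-L^qs^{b-2}$, $\;s^mu_+^q=s^{b-2}(L-\tau)_+^q$ and $As^{-2}\psi=As^{b-2}\tau$. With \eqref{eq:conjugation} this gives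
\begin{equation}\label{eq:reduced}
s^m(\Delta u+u_+^q)=-\Delta_K\psi+s^{b-2}g(s^{-b}\psi),\qquad g(\tau)=A\tau-L^q+(L-\tau)_+^q .
\end{equation}

\begin{lemma}\label{lem:g}
The function $g$ is $C^1$, nonnegative, and $g(0)=0$. Let $\tau_0=\min(1,L/2)$. For each $\gamma\in(0,1]$ there is $C_g$ with $g(\tau)\le C_g|\tau|^{1+\gamma}$ for all $\tau\ge-\tau_0$.
\end{lemma}

\begin{proof}
As $q>1$, the function $t\mapsto t_+^q$ is $C^1$ and convex, and so is $g$. Moreover $g(0)=0$ and $g'(0)=A-qL^{q-1}=0$, so $g\ge0$ by convexity. On $[-\tau_0,\tau_0]$ we have $L-\tau\ge L/2$, so $g$ is $C^2$ there and $g(\tau)\le C\tau^2\le C|\tau|^{1+\gamma}$. For $\tau\ge\tau_0$ we have $(L-\tau)_+^q\le L^q$, so $g(\tau)\le A\tau\le A\tau_0^{-\gamma}\tau^{1+\gamma}$.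
\end{proof}

\paragraph{The leading term and the parameters.}
Since $\Delta_K(s^{2i}z^j)=2i(2i+K-2)s^{2i-2}z^j+j(j-1)s^{2i}z^{j-2}$, the polynomial
\[
\Psi=\sum_{i=0}^{p/2}c_is^{2i}z^{p-2i},\qquad c_0=1,\quad c_{i+1}(2i+2)(2i+K)=-c_i(p-2i)(p-2i-1),
\]
satisfies $\Delta_K\Psi=0$. It is homogeneous of degree $p$, and $\Psi(0,z)=z^p=|z|^p$. This is where the parity of $p$ is used: for odd $p$ the polynomial would be negative near one half of the axis, and $U-\mu s^{-m}\Psi$ would lie above $U$ there. Let $M_0=\max_{r=1}|\Psi|\ge1$, and fix $\delta\in(0,\frac12]$ with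
\begin{equation}\label{eq:cone}
\Psi\ge\tfrac12r^p\quad\text{for }s\le\delta r .
\end{equation}
Fix also $\gamma\in(0,1]$ so small that
\begin{equation}\label{eq:gamma}
\beta:=b\gamma\in(0,K-2),\qquad\sigma:=\gamma(p-b)\in(0,1).
\end{equation}
Unless stated otherwise, $C$ denotes constants depending only on $N,q,p,\delta,\gamma$.

\paragraph{Two tools.}
The first is a maximum principle that allows the domain to touch the axis. We recall the Aleksandrov maximum principle \cite[Theorem 9.1]{GT} in the planar case: if $\Omega\subset\mathbb R^2$ is bounded and open, $\mathbf b$ is a bounded vector field, and $w\in W^{2,2}_{\rm loc}(\Omega)\cap C(\overline\Omega)$ satisfies $w_{ss}+w_{zz}+\mathbf b\cdot\nabla w\ge0$ a.e., then $\sup_\Omega w\le\sup_{\partial\Omega}w_+$.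

\begin{lemma}\label{lem:MP}
Let $D\subset H$ be bounded and open.
\begin{enumerate}
\item[(a)] Let $\zeta\in W^{2,3}_{\rm loc}(D)$ satisfy $\Delta_K\zeta\ge0$ a.e.\ on $\{\zeta>0\}$ and $\limsup\zeta\le0$ at every point of $\partial D$, including those with $s=0$. Then $\zeta\le0$.
\item[(b)] Let $d\in C^2(D)$ satisfy $\Delta d+As^{-2}d\ge0$ on $\{d>0\}$ and $\limsup s^md\le0$ at every point of $\partial D$. Then $d\le0$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) By the Sobolev embedding in the plane, $\zeta$ is continuous. Suppose $0<\kappa<\sup\zeta$. By the boundary condition the nonempty open set $\Omega=\{\zeta>\kappa\}$ has compact closure in $D$, so $\frac{K-1}s$ is bounded on it, and $\zeta=\kappa$ on $\partial\Omega$. The Aleksandrov principle applied to $\zeta-\kappa$ gives $\zeta\le\kappa$ in $\Omega$, a contradiction. (b) Apply (a) to $\zeta=s^md$ and use \eqref{eq:conjugation}.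
\end{proof}

The second tool is interior regularity. We say that $\Delta_K\eta=f$ in $\mathcal D'(H)$ if $\int_H\eta\,\Delta_K\varphi\,s^{K-1}=\int_Hf\varphi\,s^{K-1}$ for all $\varphi\in C_c^\infty(H)$, the integrals being taken with respect to $ds\,dz$. This is the usual distributional equation $\operatorname{div}(s^{K-1}\nabla\eta)=s^{K-1}f$.

\begin{lemma}\label{lem:reg}
If $\eta,f\in L^\infty_{\rm loc}(H)$ and $\Delta_K\eta=f$ in $\mathcal D'(H)$, then $\eta\in W^{2,t}_{\rm loc}(H)$ for all $t<\infty$, and for disks $B'\Subset B\Subset H$,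
\[
\|\eta\|_{W^{2,t}(B')}\le C(t,B,B')\big(\|\eta\|_{L^\infty(B)}+\|f\|_{L^\infty(B)}\big).
\]
\end{lemma}

\begin{proof}
On $\overline B$ the operator $\Delta_K$ is uniformly elliptic with smooth coefficients and no term of order zero. By the $L^t$ theory of the Dirichlet problem there is $w\in W^{2,t}(B)\cap W_0^{1,t}(B)$ with $\Delta_Kw=f$. Then $\eta-w$ is a distributional solution of the homogeneous equation, hence smooth, and $\eta\in W^{2,t}_{\rm loc}(B)$. The bound is the interior $L^t$ estimate $\|\eta\|_{W^{2,t}(B')}\le C(\|\eta\|_{L^t(B)}+\|\Delta_K\eta\|_{L^t(B)})$.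
\end{proof}

\section{A right inverse that vanishes to order $p+\sigma$}\label{sec:inverse}

Points of $H$ are written $x=(s,z)$ and $y=(s',z')$, with polar coordinates $(r,\theta)$ and $(r',\theta')$.

\begin{proposition}\label{prop:inverse}
There is a measurable kernel $\Gamma(x,y)$ with the following property. Let $f$ be measurable on $H$, vanish for $r>\frac12$, and satisfy $|f|\le Br^{p+\sigma-2}(\sin\theta)^{-2-\beta}$. Then
\begin{equation}\label{eq:inversebounds}
\int_H|\Gamma(x,y)f(y)|\,s'^{K-1}dy\le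
\begin{cases}
CB\,r^{p+\sigma}(\sin\theta)^{-\beta}&\text{for all }x\in H,\\
CB&\text{for }\frac34\le r\le1,
\end{cases}
\end{equation}
and $\mathcal Rf(x):=\int_H\Gamma(x,y)f(y)\,s'^{K-1}dy$ satisfies $\Delta_K\mathcal Rf=f$ in $\mathcal D'(H)$.
\end{proposition}

If $K$ is an integer, $\Delta_K$ is the Laplacian of $\mathbb R^K\times\mathbb R$, whose Newtonian kernel is a multiple of $|X-Y|^{1-K}$. Averaging over the sphere $S^{K-1}$ of directions, on which the angle $\alpha$ to a fixed direction has density proportional to $\sin^{K-2}\alpha$, leads to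
\[
G(x,y)=\int_0^\pi d_\alpha^{\,1-K}\sin^{K-2}\alpha\,d\alpha,\qquad d_\alpha^2=(z-z')^2+s^2+s'^2-2ss'\cos\alpha .
\]
This formula makes sense for every real $K>2$. To prove that it is still a fundamental solution we replace $\mathbb R^{K+1}$ by a weighted half-space in $\mathbb R^3$.

\begin{lemma}\label{lem:fundamental}
There is $c_K>0$ such that $\int_HG(x,y)\Delta_K\varphi(x)\,s^{K-1}dx=-c_K\varphi(y)$ for all $y\in H$ and $\varphi\in C_c^\infty(H)$.
\end{lemma}

\begin{proof}
Use the coordinates $X=(s\cos\alpha,s\sin\alpha,z)$, $0<\alpha<\pi$, on $\{X_2>0\}\subset\mathbb R^3$, and let $Y=(s',0,z')$. Then $d_\alpha=|X-Y|=:\rho$ and $s^{K-1}\sin^{K-2}\alpha\,ds\,d\alpha\,dz=X_2^{K-2}dX$. Let $\hat\varphi(X)=\varphi(\sqrt{X_1^2+X_2^2},X_3)\in C_c^\infty(\mathbb R^3)$ and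
\[
\mathcal L=\Delta_X+\frac{K-2}{X_2}\partial_{X_2}=X_2^{2-K}\operatorname{div}(X_2^{K-2}\nabla\,\cdot).
\]
Since $\partial_{X_2}\hat\varphi=\varphi_sX_2/s$, we get $\mathcal L\hat\varphi=\varphi_{zz}+\varphi_{ss}+\frac1s\varphi_s+\frac{K-2}s\varphi_s=\Delta_K\varphi$. The integral in the lemma is therefore
\[
I=\int_{X_2>0}\rho^{1-K}\,\mathcal L\hat\varphi\;X_2^{K-2}dX ,
\]
and it converges absolutely because $X_2\le\rho$ gives $\rho^{1-K}X_2^{K-2}\le\rho^{-1}$. As $Y$ lies on the plane $X_2=0$, we have $\partial_{X_2}\rho=X_2/\rho$, so $\mathcal L\Phi(\rho)=\Phi''+\frac2\rho\Phi'+\frac{K-2}\rho\Phi'=\Phi''+\frac K\rho\Phi'$, and $\mathcal L\rho^{1-K}=0$ off $Y$.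

Apply Green's identity with weight $X_2^{K-2}$ on $\{X_2>\varepsilon',\ \rho>\varepsilon\}$. For fixed $\varepsilon$ the boundary term on $\{X_2=\varepsilon'\}$ is $O(\varepsilon'^{K-2})$ and tends to $0$ because $K>2$. On the half-sphere $X=Y+\varepsilon\omega$, $|\omega|=1$, $\omega_2>0$, the outward normal derivative is $-\partial_\rho$ and the weighted area element is $\varepsilon^K\omega_2^{K-2}d\omega$. The boundary integrand is $-\rho^{1-K}\partial_\rho\hat\varphi+\hat\varphi\,\partial_\rho\rho^{1-K}=O(\varepsilon^{1-K})-(K-1)\varepsilon^{-K}\hat\varphi$. Letting $\varepsilon\to0$ gives $I=-c_K\hat\varphi(Y)=-c_K\varphi(y)$ with $c_K=(K-1)\int_{\omega_2>0}\omega_2^{K-2}d\omega$.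
\end{proof}

Next we expand $G(\cdot,y)$ at the origin. Recall that the Gegenbauer polynomials $C_j^\lambda$, $\lambda>0$, are defined by $(1-2\xi t+t^2)^{-\lambda}=\sum_jC_j^\lambda(\xi)t^j$ for $|\xi|\le1$, $|t|<1$. The polynomial $C_j^\lambda$ has degree $j$ and the parity of $j$. For $\xi=\cos\phi$ the left side is $(1-te^{i\phi})^{-\lambda}(1-te^{-i\phi})^{-\lambda}$, and $(1-t)^{-\lambda}$ has positive Taylor coefficients; hence $|C_j^\lambda(\xi)|\le C_j^\lambda(1)$, the $j$th coefficient of $(1-t)^{-2\lambda}$, which is at most $C(1+j)^{2\lambda-1}$.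

\begin{lemma}\label{lem:expansion}
There are functions $H_j(x,y)$, $j\ge0$, such that $H_j(\cdot,y)$ is a homogeneous polynomial of degree $j$ with $\Delta_KH_j(\cdot,y)=0$ in $H$,
\[
|H_j(x,y)|\le C(1+j)^{K-2}r^jr'^{\,1-K-j}\quad\text{for all }x,y\in H,
\]
and $G=\sum_jH_j$ for $r<r'$. Consequently $G_p=G-\sum_{j\le p}H_j$ satisfies $|G_p|\le Cr^{p+1}r'^{\,-K-p}$ for $r'>2r$.
\end{lemma}

\begin{proof}
We have $d_\alpha^2=r^2+r'^2-2rr'\xi$ with $\xi=\cos\theta\cos\theta'+\sin\theta\sin\theta'\cos\alpha$, and $|\xi|\le1$ by the Cauchy--Schwarz inequality. With $\lambda=\frac{K-1}2$ and $t=r/r'$ the generating function gives $G=\sum_jH_j$ for $r<r'$, where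
\[
H_j(x,y)=r^jr'^{\,1-K-j}\int_0^\pi C_j^\lambda(\xi)\sin^{K-2}\alpha\,d\alpha ,
\]
and the bound on $H_j$ follows from the bound on $C_j^\lambda$. By parity, $r^jC_j^\lambda(\xi)$ is a combination of terms $(r\xi)^{j-2k}r^{2k}$, and $r\xi=z\cos\theta'+s\sin\theta'\cos\alpha$; so $H_j(\cdot,y)$ is a homogeneous polynomial of degree $j$.

Fix $y$, let $\varphi\in C_c^\infty(H\cap\{r<r'\})$ and $0<t\le1$. Substituting $x\mapsto x/t$ and applying Lemma~\ref{lem:fundamental} to $\varphi(\cdot/t)$,
\[
\sum_jt^j\int_HH_j(x,y)\Delta_K\varphi(x)\,s^{K-1}dx=\int_HG(tx,y)\Delta_K\varphi(x)\,s^{K-1}dx=-c_Kt^{1-K}\varphi(y/t)=0 ,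
\]
because $|y/t|\ge r'$; the series converges uniformly on the support of $\varphi$. All coefficients of this power series vanish, so $\Delta_KH_j(\cdot,y)=0$ for $r<r'$, and in all of $H$ by homogeneity. The bound on $G_p$ follows by summing the bounds on $H_j$ over $j>p$ with $r/r'<\frac12$.
\end{proof}

\begin{proof}[Proof of Proposition~\ref{prop:inverse}]
Let $\Gamma=-c_K^{-1}G_p$ and $B=1$. We have $s'^{K-1}dy=r'^K\sin^{K-1}\theta'\,dr'd\theta'$, so
\[
|f|\,s'^{K-1}dy\le r'^{\,K+p+\sigma-2}\sin^{K-3-\beta}\theta'\,dr'd\theta' ,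
\]
and the angular factor is integrable on $(0,\pi)$ precisely because $\beta<K-2$. We split $\int|G_pf|\,s'^{K-1}dy$ into three parts.

\emph{Far part, $r'>2r$.} By Lemma~\ref{lem:expansion} it is at most $Cr^{p+1}\int_{2r}^\infty r'^{\,\sigma-2}dr'\le Cr^{p+\sigma}$; here $\sigma<1$ is used.

\emph{Near part, $r'\le2r$, terms $H_j$ with $j\le p$.} Each is at most $Cr^j\int_0^{2r}r'^{\,p+\sigma-1-j}dr'\le Cr^{p+\sigma}$; for $j=p$ this needs $\sigma>0$.

\emph{Near part, $r'\le2r$, term $G$.} Replace $|f|$ by its homogeneous majorant. Since $G$ is jointly homogeneous of degree $1-K$, the resulting integral is homogeneous in $x$ of degree $(1-K)+(p+\sigma-2)+(K+1)=p+\sigma$, and we may take $r=1$, so that $s=\sin\theta\le 1$. For $r'\le\frac12$ we have $d_\alpha\ge r-r'\ge\frac12$, so $G\le C$ and the contribution is at most $C$. For $\frac12\le r'\le2$ we have $\sin\theta'\ge s'/2$, so the majorant is at most $Cs'^{\,-2-\beta}$. Put $D_\alpha^2=s^2+s'^2-2ss'\cos\alpha$. Since $K>2$, $\int_{\mathbb R}(D_\alpha^2+w^2)^{(1-K)/2}dw=CD_\alpha^{2-K}$,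 and integrating first in $z'$ bounds the contribution by
\[
C\int_0^2s'^{\,K-3-\beta}\int_0^\pi D_\alpha^{2-K}\sin^{K-2}\alpha\,d\alpha\,ds' .
\]
Now $D_\alpha^2=(s-s'\cos\alpha)^2+s'^2\sin^2\alpha=(s'-s\cos\alpha)^2+s^2\sin^2\alpha$, so $D_\alpha\ge\max(s,s')\sin\alpha$ and the inner integral is at most $\pi\max(s,s')^{2-K}$. The contribution is therefore at most
\[
C\Big(s^{2-K}\int_0^ss'^{\,K-3-\beta}ds'+\int_s^\infty s'^{\,-1-\beta}ds'\Big)\le Cs^{-\beta}.
\]
The three parts give the first bound in \eqref{eq:inversebounds}.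

For $\frac34\le r\le1$ only $r'\le\frac12$ contributes. There $d_\alpha\ge\frac14$, so $G\le C$, and $|H_j|\le Cr'^{\,1-K-j}$. The integral is at most $C\int_0^{1/2}\big(r'^{\,K+p+\sigma-2}+\sum_{j\le p}r'^{\,p+\sigma-1-j}\big)dr'\le C$, which is the second bound.

Finally let $\varphi\in C_c^\infty(H)$. The left side of \eqref{eq:inversebounds} is bounded on the support of $\varphi$, so Fubini's theorem applies to $\int\mathcal Rf\,\Delta_K\varphi\,s^{K-1}dx$. For each $y$, Lemmas~\ref{lem:fundamental} and~\ref{lem:expansion} and an integration by parts in the polynomial terms give $\int\Gamma(x,y)\Delta_K\varphi(x)s^{K-1}dx=\varphi(y)$. Hence $\int\mathcal Rf\,\Delta_K\varphi\,s^{K-1}=\int f\varphi\,s^{K-1}$.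
\end{proof}

Both $f$ and $\mathcal Rf$ are locally bounded in $H$, so by Lemma~\ref{lem:reg} and the Sobolev embedding $W^{2,t}_{\rm loc}\subset C^1$, $t>2$, the function $\mathcal Rf$ agrees a.e.\ with a $C^1$ function, which we use from now on. The bounds \eqref{eq:inversebounds} hold for it at every point, since each point of $H$, and each point with $\frac34\le r\le1$, is a limit of points of the same set at which the two versions agree.

\section{The solution off the axis}\label{sec:outer}

\begin{proposition}\label{prop:outer}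
There are constants $\mu\in(0,1]$ and $C'>0$ and a function $\psi\in C^2(H\cap\{r<\frac12\})$ such that, in $H\cap\{r<\frac12\}$, we have $\Delta_K\psi=s^{b-2}g(s^{-b}\psi)$ and
\begin{align}
&|\psi|\le2M_0\mu r^p,\label{eq:o1}\\
&|\psi-\mu\Psi|\le C'\mu r^p\,(\mu r^ps^{-b})^\gamma,\label{eq:o2}\\
&\psi\ge0\ \text{ if }s<\delta r,\qquad|s^{-b}\psi|\le\tfrac L2\ \text{ if }s\ge\delta r.\label{eq:o3}
\end{align}
\end{proposition}

We want a fixed point of $\eta\mapsto\mathcal R[s^{b-2}g(s^{-b}(\mu\Psi+\eta))]$. To apply Proposition~\ref{prop:inverse} the source must be estimated with $|\psi|\le C\mu r^p$ and with $s^{-b}\psi\ge-\tau_0$, since $g(\tau)$ grows like $|\tau|^q$ as $\tau\to-\infty$. Near the axis the output $\eta$ is only known to be $O(s^{-\beta})$, so neither property is preserved by the map. We enforce both by truncating $\psi$ inside $g$, and choose the truncation so that the maximum principle can show afterward that it never acts. In the cone $s<\delta r$ the lower level is $0$, which switches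 the source off where $\psi<0$; the upper level is the $\Delta_K$-harmonic function $2\mu\Psi$, which dominates because the source is nonnegative. We also switch the source off for $r\ge\frac12$, so that $\eta$ is small on the arc $r=1$ all the way to the axis.

\begin{proof}
\emph{The truncated source.} Let $\mu\in(0,1]$ satisfy $2M_0\mu\delta^{-b}\le\tau_0$. For $(s,z)\in H$ and $\psi\in\mathbb R$ let $T\psi$ be the point nearest to $\psi$ in the interval $[0,2\mu\Psi(s,z)]$ if $s<\delta r$, and in the interval $[-2M_0\mu r^p,2M_0\mu r^p]$ if $s\ge\delta r$. Put $F(s,z,\psi)=s^{b-2}g(s^{-b}T\psi)$ for $r<\frac12$ and $F=0$ for $r\ge\frac12$. Then $F$ is measurable in $(s,z)$ and continuous in $\psi$. Always $|T\psi|\le2M_0\mu r^p$. For $s<\delta r$ we have $T\psi\ge0$, and for $s\ge\delta r$, $r\le1$,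
\begin{equation}\label{eq:smalltau}
|s^{-b}T\psi|\le2M_0\mu\delta^{-b}r^{p-b}\le\tau_0 .
\end{equation}
Lemma~\ref{lem:g} applies in both cases, and since $p\gamma-\beta=\sigma$,
\begin{equation}\label{eq:F}
0\le F\le C_g(2M_0\mu r^p)^{1+\gamma}s^{-2-b\gamma}=C\mu^{1+\gamma}r^{p+\sigma-2}(\sin\theta)^{-2-\beta}.
\end{equation}
By Proposition~\ref{prop:inverse} there is $C'$, independent of $\mu$, such that for every measurable function $\psi$ the function $\eta=\mathcal R[F(\cdot,\psi)]$ satisfies
\begin{equation}\label{eq:eta}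
|\eta|\le E:=C'\mu^{1+\gamma}r^{p+\sigma}(\sin\theta)^{-\beta}=C'\mu r^p(\mu r^ps^{-b})^\gamma,\qquad|\eta|\le C'\mu^{1+\gamma}\ \text{ on }r=1 .
\end{equation}
Now fix $\mu$ so small that also $C'\delta^{-\beta}\mu^\gamma\le\frac14$; then $C'\mu^\gamma\le\frac14$ as well.

\emph{The fixed point.} Let $\Omega=H\cap\{r<1\}$, $X=L^1(\Omega;s^{K-1}ds\,dz)$, and $S(\eta)=\mathcal R[F(\cdot,\mu\Psi+\eta)]|_\Omega$. Since $\beta<K$, we have $E\in X$, and $\mathcal K=\{\eta\in X:|\eta|\le E\}$ is closed, convex and bounded. By \eqref{eq:eta}, $S(X)\subset\mathcal K$. We use Schauder's theorem: a continuous map of a closed convex subset of a Banach space into itself with relatively compact image has a fixed point.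

To prove continuity let $\eta_i\to\eta$ in $X$. Every subsequence has a further subsequence that converges a.e.; along it $F(\cdot,\mu\Psi+\eta_i)\to F(\cdot,\mu\Psi+\eta)$ a.e. The sources have the common majorant \eqref{eq:F}, which is integrable against $|\Gamma(x,\cdot)|\,s'^{K-1}$ for each $x$ by \eqref{eq:inversebounds}. Dominated convergence gives $S(\eta_i)\to S(\eta)$ a.e., and a second application, with majorant $2E$, gives convergence in $X$. Hence the whole sequence converges.

To prove compactness note that by \eqref{eq:F} and \eqref{eq:eta} the sources and their images under $\mathcal R$ are uniformly bounded on compact subsets of $H$. By Lemma~\ref{lem:reg} with $t>2$ the images are bounded in $C^1$ on compact subsets. By the Arzel\`a--Ascoli theorem and a diagonal argument every sequence in $S(X)$ has a locally uniformly convergent subsequence, which converges in $X$ by domination.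

So there is $\eta=S(\eta)$. We extend it to $H$ as the $C^1$ function $\mathcal R[F(\cdot,\mu\Psi+\eta)]$ and put $\psi=\mu\Psi+\eta$. Then $\psi\in W^{2,t}_{\rm loc}(H)$ for all $t<\infty$, $\Delta_K\psi=F(\cdot,\psi)$ a.e.\ in $\Omega$, and \eqref{eq:eta} holds; this contains \eqref{eq:o2}.

\emph{The truncation is inactive outside the cone.} For $s\ge\delta r$, $r\le1$,
\begin{equation}\label{eq:etaout}
|\eta|\le C'\mu^{1+\gamma}\delta^{-\beta}r^{p+\sigma}\le\tfrac14\mu r^p ,
\end{equation}
so $|\psi|\le(M_0+\frac14)\mu r^p\le2M_0\mu r^p$ and $T\psi=\psi$. Now \eqref{eq:smalltau} gives the second part of \eqref{eq:o3}.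

\emph{The truncation is inactive inside the cone.} Let $D=H\cap\{s<\delta r,\ r<1\}$. A point of $\partial D\cap H$ has either $s=\delta r$, or $r=1$ and $s\le\delta$. In both cases $|\eta|\le\frac14\mu r^p\le\frac12\mu\Psi$, by \eqref{eq:etaout} or the second bound in \eqref{eq:eta}, and by \eqref{eq:cone}. Hence $0<\psi<2\mu\Psi$ on $\partial D\cap H$. In $D$ we have $|\psi|\le C+Cs^{-\beta}$ with $\beta<K-2$, so for each $\varepsilon>0$ the functions
\[
\zeta_1=-\psi-\varepsilon s^{2-K},\qquad\zeta_2=\psi-2\mu\Psi-\varepsilon s^{2-K}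
\]
tend to $-\infty$ uniformly as $s\to0$. This covers the boundary points on the axis, including the origin. Where $\zeta_1>0$ we have $\psi<0$, so $T\psi=0$, $F=0$ and $\Delta_K\zeta_1=0$. Everywhere in $D$ we have $\Delta_K\zeta_2=F\ge0$. Lemma~\ref{lem:MP}(a) gives $\zeta_1,\zeta_2\le0$, and as $\varepsilon\to0$ we obtain $0\le\psi\le2\mu\Psi\le2M_0\mu r^p$ in $D$. This completes \eqref{eq:o1} and \eqref{eq:o3}.

Thus $T\psi=\psi$ and $\Delta_K\psi=s^{b-2}g(s^{-b}\psi)$ for $r<\frac12$. The right side is locally Lipschitz in $H$ because $g$ and $\psi$ are $C^1$, so $\psi\in C^2$ by the interior Schauder theory.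
\end{proof}

\section{Positivity and smoothness in a long cylinder}\label{sec:core}

This section is independent of Sections~\ref{sec:inverse} and~\ref{sec:outer}. Points of $\mathbb R^N$ are written $(y',t)\in\mathbb R^n\times\mathbb R$ with $s=|y'|$, and $B_\rho$ is the ball of radius $\rho$ about $0$ in $\mathbb R^N$.

\begin{proposition}\label{prop:core}
Let $\delta_0\in(0,\frac12]$. There are $\Lambda_0,\rho_0,C_0>0$, depending only on $N,q,\delta_0$, with the following property. Let $\Lambda\ge\Lambda_0$, and let $v=v(s,t)$ be continuous on $Q=\{0<s\le1,\ |t|\le\Lambda\}$ and $C^2$ in its interior, with $-\Delta v=v_+^q$ there and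
\begin{align}
-\tfrac L2s^{-m}\le v\le Ls^{-a}&\quad\text{in }Q,\label{eq:h1}\\
\tfrac L2\le v\le(1-\delta_0)L&\quad\text{on }s=1.\label{eq:h2}
\end{align}
Then $v\ge\frac L4$ for $0<s\le1$, $|t|\le\Lambda/2$, and $v$ extends to a $C^2$ solution of $\Delta v+v^q=0$ in $B_{\rho_0}$ with $\frac L4\le v\le C_0$.
\end{proposition}

The gap $\delta_0$ is essential: $U$ itself satisfies all the hypotheses with $\delta_0=0$. The length is needed because at the ends of $Q$ only \eqref{eq:h1} is known; each barrier below contains a factor in $t$ that makes the influence of the ends small in the middle. The proof carries the gap from the lateral boundary to the axis, first as a factor $k_1<1$ in front of $U$, then as an exponent smaller than $a$, and finally as boundedness. In this section constants depend only on $N,q,\delta_0$, and $\Lambda\ge4$.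

\begin{proof}
\emph{Step 1: $-\Delta v=v_+^q$ in the sense of distributions in $Q^0=\{s<1,\ |t|<\Lambda\}$, axis included.} By \eqref{eq:h1}, $|v|\le Ls^{-m}$ and $v_+^q\le L^qs^{-a-2}$; both are integrable since $m,a+2<n$. Let $\varphi\in C_c^\infty(Q^0)$, and let $\chi_\varepsilon(s)$ be smooth, equal to $0$ for $s<\varepsilon$ and to $1$ for $s>2\varepsilon$, with $j$th derivatives $O(\varepsilon^{-j})$. Off the axis the equation holds classically, so $-\int v\,\Delta(\chi_\varepsilon\varphi)=\int v_+^q\chi_\varepsilon\varphi$. The terms in which a derivative falls on $\chi_\varepsilon$ are at most $C_\varphi\varepsilon^{-2}\int_{\varepsilon<s<2\varepsilon}s^{-m}dy'\le C_\varphi\varepsilon^{n-2-m}$, which tends to $0$ because $m<n-2$. The other terms converge by domination.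

\emph{Step 2: $v\ge\frac L4$ for $|t|\le\Lambda/2$.} The lower bound in \eqref{eq:h1} is singular, and we first replace it by a constant. Let $y$ be a point with $0<s\le\frac12$, $|t|\le\Lambda-1$. By Step~1 the mollifications $v_\varepsilon$ of $v$ are smooth with $\Delta v_\varepsilon\le0$ near the closed ball of radius $\frac14$ about $y$, so $v_\varepsilon(y)$ is at least the mean of $v_\varepsilon$ over that ball. As $\varepsilon\to0$, $v_\varepsilon(y)\to v(y)$ by continuity at $y$, and $v_\varepsilon\to v$ in $L^1_{\rm loc}$. Hence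
\[
v(y)\ge-\frac L{2|B_{1/4}|}\cdot\frac12\int_{|y'|<1}|y'|^{-m}dy' .
\]
For $s\ge\frac12$ we have $v\ge-2^{m-1}L$. So $v\ge-C_*$ for $0<s\le1$, $|t|\le\Lambda-1$. Now let $\varepsilon>0$ and
\[
W=v-\tfrac L2+\big(C_*+\tfrac L2\big)(2-s^2)\frac{\cosh t}{\cosh(\Lambda-1)}+\varepsilon s^{2-n}\quad\text{on }\{0<s\le1,\ |t|\le\Lambda-1\}.
\]
Since $\Delta v\le0$, $\Delta s^{2-n}=0$ and $\Delta[(2-s^2)\cosh t]=(2-2n-s^2)\cosh t<0$, we have $\Delta W<0$ in the interior, so $W$ has no interior minimum. As $W\to+\infty$ uniformly when $s\to0$, the minimum is attained on $s=1$, where $W\ge0$ by \eqref{eq:h2}, or on $|t|=\Lambda-1$, where $W\ge0$ because $v\ge-C_*$ and $2-s^2\ge1$. So $W\ge0$. Let $\varepsilon\to0$ and use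
\begin{equation}\label{eq:cosh}
\cosh(\xi-\xi')/\cosh\xi\le2e^{-\xi'}\qquad(0\le\xi'\le\xi)
\end{equation}
to get $v\ge\frac L2-4(C_*+\frac L2)e^{1-\Lambda/2}$ for $|t|\le\Lambda/2$. This is at least $\frac L4$ for large $\Lambda$.

\emph{Step 3: $v\le k_1Ls^{-a}$ for $|t|\le\Lambda/4$, where $k_1=1-\delta_0/\sqrt2<1$.} A multiple $kU$ with $0<k<1$ is a strict supersolution, since $-\Delta(kU)-(kU)^q=(k-k^q)U^q>0$. This leaves room to let $k$ vary slowly from $1-\delta_0$ in the middle to $1$ at the ends. Let $k(t)=1-\delta_0\cos(\pi t/\Lambda)$ for $|t|\le\Lambda/2$, $V=k(t)U$, and $c_1=\inf_{k\in[1/2,1)}\frac{k-k^q}{1-k}$, which is positive because the quotient is continuous, positive, and tends to $q-1$ as $k\to1$. For $s\le1$ we have $U^q=L^{q-1}s^{-2}U\ge L^{q-1}U$, so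
\[
-\Delta V-V^q=(k-k^q)U^q-k''U\ge\delta_0\cos\Big(\frac{\pi t}\Lambda\Big)\Big(c_1L^{q-1}-\frac{\pi^2}{\Lambda^2}\Big)U\ge0
\]
for large $\Lambda$. Let $d=v-V$ on $D=\{0<s<1,\ |t|<\Lambda/2\}$. Then $d\le0$ on $s=1$ by \eqref{eq:h2} and $k\ge1-\delta_0$, and on $|t|=\Lambda/2$ by \eqref{eq:h1} and $k=1$. At the axis $s^md\le s^mv\le Ls^b\to0$; here $b>0$ is used. Where $d>0$ we have $0<V<v\le U$, and convexity gives
\[
-\Delta d\le v^q-V^q\le qv^{q-1}d\le qU^{q-1}d=As^{-2}d .
\]
Lemma~\ref{lem:MP}(b) gives $v\le V$ in $D$, and $\cos(\pi t/\Lambda)\ge1/\sqrt2$ for $|t|\le\Lambda/4$.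

\emph{Step 4: $v\le2Ls^{-\nu_0}$ for $0<s\le1$, $|t|\le1$, with some $\nu_0\in(0,a)$.} By Steps~2 and~3, for $|t|\le\Lambda/4$,
\begin{equation}\label{eq:linear}
-\Delta v=v^{q-1}v\le A_1s^{-2}v,\qquad A_1=k_1^{q-1}a(n-2-a)<a(n-2-a)<A .
\end{equation}
By \eqref{eq:power}, $\Delta+A_1s^{-2}$ has supersolutions $s^{-a_1}$ with $a_1<a$, and $s^{-a}$ is a strict supersolution. The former handles the lateral boundary. The latter, multiplied by a hyperbolic cosine, handles the ends, but on a cylinder of finite length it leaves a small multiple of $s^{-a}$. To remove it we iterate on thinner and thinner cylinders, which are longer and longer relative to their radius. Fix $a_1\in(0,a)$ with $a_1(n-2-a_1)\ge A_1$, and define $\lambda,\Lambda_1>0$ and $\vartheta\in(0,1)$ by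
\[
\lambda^2=a(n-2-a)-A_1,\qquad2e^{-\lambda\Lambda_1}=\tfrac14,\qquad\vartheta^{\,a-a_1}=\tfrac14 .
\]

\emph{Claim.} Let $\kappa>0$, $0<\rho\le1$ and $\Lambda_1\rho\le h\le\Lambda/4$. If $v\le\kappa Ls^{-a}$ for $s\le\rho$, $|t|\le h$, then $v\le\frac\kappa2Ls^{-a}$ for $s\le\vartheta\rho$, $|t|\le h-\Lambda_1\rho$.

Consider on $D=\{0<s<\rho,\ |t|<h\}$ the barrier
\[
\mathcal B=\kappa Ls^{-a}\Big[\Big(\frac s\rho\Big)^{a-a_1}+\frac{\cosh(\lambda t/\rho)}{\cosh(\lambda h/\rho)}\Big].
\]
The first term is a multiple of $s^{-a_1}$, and $\Delta+A_1s^{-2}$ multiplies it by $(A_1-a_1(n-2-a_1))s^{-2}\le0$. The second term is multiplied by $-\lambda^2s^{-2}+\lambda^2\rho^{-2}\le0$. So $\Delta\mathcal B+A_1s^{-2}\mathcal B\le0$, and by \eqref{eq:linear} the difference $d=v-\mathcal B$ satisfies $\Delta d+A_1s^{-2}d\ge0$; where $d>0$ this gives $\Delta d+As^{-2}d\ge0$. The bracket is at least $1$ on $s=\rho$ and on $|t|=h$, so $d\le0$ there, and $s^md\le Ls^b\to0$ at the axis. Lemma~\ref{lem:MP}(b) gives $v\le\mathcal B$.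 For $s\le\vartheta\rho$ the first term in the bracket is at most $\frac14$, and for $|t|\le h-\Lambda_1\rho$ so is the second, by \eqref{eq:cosh}. This proves the claim.

Let $\rho_j=\vartheta^j$ and $h_j=\frac\Lambda4-\Lambda_1\sum_{i<j}\vartheta^i$, and assume $\frac\Lambda4\ge1+\frac{\Lambda_1}{1-\vartheta}$. Then $h_j-\Lambda_1\rho_j=h_{j+1}\ge1$ for all $j$, so the claim applies at every stage, starting from \eqref{eq:h1} with $\kappa=1$. It gives $v\le2^{-j}Ls^{-a}$ for $s\le\vartheta^j$, $|t|\le1$. Let $c=\frac12(a-a_1)$, so that $\vartheta^c=\frac12$. For $\vartheta^{j+1}<s\le\vartheta^j$ we have $2^{-j}=2\vartheta^{c(j+1)}<2s^c$. Hence $v\le2Ls^{-\nu_0}$ with $\nu_0=a-c=\frac12(a+a_1)$.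

\emph{Step 5: $v$ is bounded near $0$.} If $v=O(s^{-\nu})$, then $v^q=O(s^{-q\nu})$, and inverting the Laplacian should give $v=O(s^{2-q\nu})$. The map $\nu\mapsto q\nu-2$ fixes $a$ and multiplies the distance to $a$ by $q$, so any gain over $a$ grows until the singularity disappears. We need the estimate, for $0<e<n$, $e\ne2$, $\rho\le1$ and $x=(x',x_N)$ with $0<|x'|<1$,
\begin{equation}\label{eq:potential}
\int_{B_\rho}|x-y|^{2-N}|y'|^{-e}dy\le C\int_{|y'|<1}|x'-y'|^{2-n}|y'|^{-e}dy'\le C_e\big(1+|x'|^{2-e}\big).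
\end{equation}
The first inequality comes from integrating in $t$ over $\mathbb R$, as $3-N=2-n$. For the second, split the integral. On $|y'|<\frac12|x'|$ use $|x'-y'|\ge\frac12|x'|$ to get $C|x'|^{2-n}|x'|^{n-e}$. On $\frac12|x'|\le|y'|\le2|x'|$ use $|y'|^{-e}\le C|x'|^{-e}$ and $\int_{|w|\le3|x'|}|w|^{2-n}dw=C|x'|^2$. On $2|x'|<|y'|<1$ use $|x'-y'|\ge\frac12|y'|$ to get $C\int_{2|x'|}^1\varrho^{1-e}d\varrho\le C_e(1+|x'|^{2-e})$.

Let $\rho\le1$ and $w(x)=c_N\int_{B_\rho}|x-y|^{2-N}v(y)^qdy$, the Newtonian potential, with $-\Delta w=v^q$ in $\mathcal D'(B_\rho)$. By Step~1 and Weyl's lemma, $v-w$ agrees a.e.\ in $B_\rho$ with a harmonic function. By \eqref{eq:h1} and Fubini's theorem, $\|v-w\|_{L^1(B_\rho)}\le\|v\|_{L^1(B_\rho)}+C\|v^q\|_{L^1(B_\rho)}\le C$, and the mean value property on balls of radius $\rho/2$ gives $|v-w|\le C(\rho)$ a.e.\ in $B_{\rho/2}$. With \eqref{eq:potential} and the continuity of $v$ off the axis we conclude: if $v\le Cs^{-\nu}$ in $B_\rho$ with $0<\nu<a$ and $q\nu\ne2$, then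 $q\nu<a+2<n$ and $v\le C(1+s^{2-q\nu})$ in $B_{\rho/2}$.

Define $\nu_{i+1}=q\nu_i-2$, so that $a-\nu_i=q^i(a-\nu_0)$. The bound of Step~4 persists if $\nu_0$ is increased within $(0,a)$, so we may assume that $\nu_0$ avoids the countable set $\{a-q^{-i}(a-\frac2q):i\ge0\}$; then $q\nu_i\ne2$ for all $i$. Since $\nu_i\to-\infty$, there is a first index $i_0$ with $q\nu_{i_0}<2$, and $0<\nu_i<a$ for $i\le i_0$. Inductively $v\le Cs^{-\nu_i}$ in $B_{2^{-i}}$ for $i\le i_0$, and one more step gives $v\le C_0$ in $B_{\rho_0}$ with $\rho_0=2^{-i_0-1}$.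

\emph{Step 6: smoothness.} In $B_{\rho_0}$ the function $v$ is the sum of a harmonic function and the Newtonian potential of the bounded function $v^q$, which is $C^1$. So $v$ extends across the axis, a null set, to a $C^1$ function with $\frac L4\le v\le C_0$. Then $v^q$ is locally Lipschitz, and the Newtonian potential of a locally H\"older continuous bounded density is $C^2$. Hence $v\in C^2(B_{\rho_0})$ and $\Delta v+v^q=0$.
\end{proof}

\section{Proof of Theorem~\ref{thm:main}}\label{sec:proof}

It suffices to construct $u$ in $B^*_{r_0}$ for some $r_0>0$: the function $c^au(c\,\cdot)$ with $c=r_0/R$ is then a solution in $B_R^*$ with the same properties. Let $\psi,\mu,C'$ be as in Proposition~\ref{prop:outer} and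
\[
u=Ls^{-a}-s^{-m}\psi=s^{-a}(L-s^{-b}\psi).
\]
By \eqref{eq:reduced}, $u$ is a $C^2$ solution of $\Delta u+u_+^q=0$ in $\{r<\frac12,\ s>0\}$, and by \eqref{eq:o3},
\begin{equation}\label{eq:u}
\tfrac L2s^{-a}\le u\le\tfrac{3L}2s^{-a}\ \text{ if }s\ge\delta r,\qquad u\le Ls^{-a}\ \text{ if }s<\delta r .
\end{equation}

\paragraph{The edge of the tube.}
Choose $C_1\ge1$ with $C'C_1^{-b\gamma}\le\frac14$ and $2M_0C_1^{-b}\le\frac L2$. If $s\ge C_1(\mu r^p)^{1/b}$, then $\mu r^ps^{-b}\le C_1^{-b}$, so $|\psi-\mu\Psi|\le\frac14\mu r^p$ by \eqref{eq:o2} and $s^{-b}\psi\le\frac L2$ by \eqref{eq:o1}. With \eqref{eq:cone},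
\begin{equation}\label{eq:edge}
C_1(\mu r^p)^{1/b}\le s<\delta r,\ \ r<\tfrac12\quad\Longrightarrow\quad\psi\ge\tfrac14\mu r^p\ \text{ and }\ s^{-b}\psi\le\tfrac L2 .
\end{equation}
The first inequality will produce the gap in \eqref{eq:h2}, the second the lower bound.

\begin{figure}[ht]
\centering
\begin{tikzpicture}[x=9cm,y=5cm]
\fill[gray!35] (0,0) -- plot[domain=0:1,samples=30] ({0.1*\x*\x},{\x}) -- (0,1) -- cycle;
\draw plot[domain=0:1,samples=30] ({0.1*\x*\x},{\x});
\draw[->] (0,0) -- (0,1.08) node[above] {$z$};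
\draw[->] (0,0) -- (0.62,0) node[right] {$s$};
\draw[dashed] (0,0) -- (0.55,1) node[right] {$s=\delta r$};
\draw[thick] (0,0.25) rectangle (0.1,0.75);
\fill (0,0.5) circle (1.3pt) node[left] {$z_0$};
\node[left] at (0,0.25) {$\frac12z_0$};
\node[left] at (0,0.75) {$\frac32z_0$};
\node[right] at (0.1,0.62) {$s=\ell(z_0)$};
\end{tikzpicture}
\caption{The region near the positive $z$-axis, in the coordinates $s=|x'|$ and $z$ (schematic). Shaded: the tube $s<C_1(\mu r^p)^{1/b}$, inside which the perturbative estimate gives no information. The rectangle $s\le\ell(z_0)$, $|z-z_0|\le|z_0|/2$ lies in the cone $s<\delta r$, and its side $s=\ell(z_0)$ lies outside the tube. Dilation by $1/\ell(z_0)$ turns it into a cylinder of radius one whose length tends to infinity as $z_0\to0$.}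
\label{fig:tube}
\end{figure}

\paragraph{Rescaling.}
For $0<|z_0|<\frac18$ let
\[
\ell=\ell(z_0)=C_1\big(\mu(2|z_0|)^p\big)^{1/b},\qquad\Lambda=\Lambda(z_0)=\frac{|z_0|}{2\ell},\qquad\delta_0=\frac{4^{-p-1}C_1^{-b}}L .
\]
Then $0<\delta_0\le\frac12$ since $C_1^{-b}\le L/4$, and $\delta_0$ does not depend on $z_0$. Since $p>b$, $\Lambda\to\infty$ as $z_0\to0$. Choose $r_0<\frac18$ such that $\Lambda(z_0)\ge\max(\Lambda_0,4,2/\delta)$ for $0<|z_0|<r_0$, with $\Lambda_0$ from Proposition~\ref{prop:core}, and fix such a $z_0$. In the window $\{0<s\le\ell,\ |z-z_0|\le|z_0|/2\}$ of Figure~\ref{fig:tube} we have $s\le|z_0|/(2\Lambda)\le\min(|z_0|/8,\delta|z_0|/4)$, and therefore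
\[
\tfrac12|z_0|\le r\le2|z_0|<\tfrac14,\qquad s<\delta r .
\]
Define $v(y',t)=\ell^au(\ell y',z_0+\ell t)$ for $0<|y'|\le1$, $|t|\le\Lambda$. Then $-\Delta v=v_+^q$ because $a+2=qa$, and
\[
v=L|y'|^{-a}-|y'|^{-m}\,\ell^{-b}\psi ,
\]
with $\psi$ evaluated at the corresponding point of the window. Note that $\ell^{-b}\mu(2|z_0|)^p=C_1^{-b}$. By \eqref{eq:o1} and \eqref{eq:o3}, $0\le\ell^{-b}\psi\le2M_0C_1^{-b}\le\frac L2$; this gives \eqref{eq:h1} and the lower bound in \eqref{eq:h2}. On $|y'|=1$ we have $s=\ell\ge C_1(\mu r^p)^{1/b}$ since $r\le2|z_0|$, so \eqref{eq:edge} gives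
\[
\ell^{-b}\psi\ge\tfrac14\mu\big(\tfrac12|z_0|\big)^p\ell^{-b}=4^{-p-1}C_1^{-b}=L\delta_0 ,
\]
which is the upper bound in \eqref{eq:h2}. Proposition~\ref{prop:core} applies, with constants independent of $z_0$. Hence $u$ extends to a $C^2$ function near each axis point $(0,z_0)$, $0<|z_0|<r_0$; the extensions agree because each is the continuous extension of $u$. So $u\in C^2(B^*_{r_0})$. Taking $t=0$ we also obtain, with $C_2=\max(C_0,L\rho_0^{-a})$,
\begin{equation}\label{eq:inside}
\tfrac L4\,\ell(z)^{-a}\le u(x',z)\le C_2\,\ell(z)^{-a}\qquad\text{for }|x'|\le\ell(z),\ 0<|z|<r_0 ,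
\end{equation}
where the upper bound uses $v\le C_0$ for $|y'|<\rho_0$ and $v\le L|y'|^{-a}$ for $|y'|\ge\rho_0$.

\paragraph{Positivity.}
Let $0<r<r_0$. If $s\ge\delta r$, then $u>0$ by \eqref{eq:u}. If $s<\delta r$, then $s<r/2$, so $r\le2|z|$ and $0<|z|<r_0$. In that case either $s\le\ell(z)$, and $u>0$ by \eqref{eq:inside}; or $s>\ell(z)\ge C_1(\mu r^p)^{1/b}$, and $u\ge\frac L2s^{-a}>0$ by \eqref{eq:edge}. Thus $u_+=u$, and $\Delta u+u^q=0$ in $B^*_{r_0}$.

\paragraph{The rate.}
We have $\ell(z)^{-a}=c|z|^{-pa/b}$ with $c=C_1^{-a}(2^p\mu)^{-a/b}$. By \eqref{eq:inside}, $u(0,z)\ge\frac L4c|z|^{-pa/b}$, so the upper limit in the theorem is positive. For the upper bound, if $s\ge\delta r$, then $u\le\frac{3L}2\delta^{-a}r^{-a}\le Cr^{-pa/b}$ by \eqref{eq:u}, as $r<1$ and $pa/b>a$. If $s<\delta r$, then $u\le\max(L,C_2)\,\ell(z)^{-a}$, by \eqref{eq:u} when $s>\ell(z)$ and by \eqref{eq:inside} when $s\le\ell(z)$; and $\ell(z)^{-a}\le Cr^{-pa/b}$ since $|z|\ge r/2$.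

\paragraph{The limit off the axis.}
We have $r^au=(\sin\theta)^{-a}(L-s^{-b}\psi)$, and \eqref{eq:o1} gives $|s^{-b}\psi|\le2M_0\mu r^{p-b}(\sin\theta)^{-b}$, which tends to $0$ as $r\to0$, locally uniformly for $\theta\in(0,\pi)$. This completes the proof of Theorem~\ref{thm:main}. \qed

\begin{thebibliography}{9}
\bibitem{GT} Gilbarg and Trudinger, Theorem~9.1 (the Aleksandrov maximum principle).
\end{thebibliography}
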